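# Inconsistent complex Nörlund means

## 1. An entire function that is nearly an integer along horizontal lines

Everything in the main proof turns on one function. Put
$$J(w)=\frac1{2\pi i}\Big(-\int_0^\infty e^{-e^v/4}\,dv+\int_0^w e^{-e^v/4}\,dv\Big).\tag{1}$$
The second integral is a primitive of an entire function and the first is a constant, so $J$ is entire. For real $u,y$, integrating from $0$ to $u$ along the real axis and then vertically to $u+iy$ gives
$$J(u)=-\frac1{2\pi i}\int_u^\infty e^{-e^v/4}\,dv,\tag{2}$$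
$$J(u+iy)=J(u)+\frac1{2\pi}\int_0^y\exp\!\big(-\tfrac14e^{u+i\theta}\big)\,d\theta.\tag{3}$$
By the mean value property of the entire function $\zeta\mapsto e^{-\zeta/4}$ on the circle $|\zeta|=e^u$, we have $\int_0^{2\pi}\exp(-\frac14e^{u+i\theta})\,d\theta=2\pi$. So $J(u+2\pi i)=J(u)+1$ for real $u$, and by the identity theorem
$$J(w+2\pi i)=J(w)+1\qquad\text{for all }w.\tag{4}$$

The simplest solution of (4) is $w/(2\pi i)$, and $J(w)-w/(2\pi i)$ is entire with period $2\pi i$. But $w/(2\pi i)$ takes the value $m+u/(2\pi i)$ at $u+2\pi im$, which drifts off as $u$ grows. The periodic correction hidden in $J$ removes the drift, as the next estimate shows. Write throughout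
$$E=e^u,\qquad a=a(u,y)=\exp\!\big(-\tfrac14E\cos y\big).$$

**(J1)** *If $u\ge2$, $m\in\mathbb Z$ and $|y-2\pi m|\le\pi$, then $|J(u+iy)-m|\le a$.*

By (4) we may take $m=0$. For the first term of (3), note that
$$\int_u^\infty e^{-e^v/4}\,dv\le\int_u^\infty e^{v-u}e^{-e^v/4}\,dv=4e^{-u}e^{-e^u/4},$$
so $|J(u)|\le\frac1{2\pi}\cdot\frac4E e^{-E/4}\le\frac1{2\pi}e^{-E/4}\le\frac1{2\pi}a$, since $4/E\le 4e^{-2}\le1$. For the second term, $|\exp(-\frac14e^{u+i\theta})|=\exp(-\frac14E\cos\theta)\le a$ whenever $|\theta|\le|y|\le\pi$, because then $\cos\theta\ge\cos y$. So that term is at most $\frac{|y|}{2\pi}a\le\frac12a$. Finally $\frac1{2\pi}+\frac12<1$.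

For instance, at $w=5+2\pi im$ we have $E/4=37.1\ldots$, so $J$ differs from the integer $m$ by at most $e^{-37}$.

**(J2)** *If $u\ge2$, $\frac12\le x\le u$ and $|y|\le u$, then $|J(x+iy)|\le(1+u)e^{E/4}$.*

Indeed $|J(x)|\le\frac4{2\pi}e^{-x}e^{-e^x/4}\le\frac4{2\pi}e^{-1/2}\le1$, and the integral term of (3) is at most $\frac u{2\pi}e^{e^x/4}\le ue^{E/4}$.

Where $\cos y>0$, $J$ is extremely close to the integer $m$ labeling its strip. Where $\cos y<0$, the bound (J1) allows an error as large as $e^{E/4}$. The partner that makes such errors harmless is the double exponential $T(w)=\exp(e^w)$, which is tiny exactly there: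
$$|T(u+iy)|=e^{E\cos y}=a^{-4},\qquad a^{-s}\le e^{sE/4}\quad(s\ge0).\tag{5}$$
A product of $T$ with up to three factors such as $J,\ J+1,\ 1-J$ is thus bounded by a combination of $a^{-4},a^{-3},a^{-2},a^{-1}$, and never exceeds $e^E$ by more than a power of the strip number. That is the reason for the $\frac14$ in (1).

What is $J$ for? It labels the strips around $\operatorname{Im}w=2\pi m$. We shall build two summation methods, one of which looks only at the strip $m=0$ and the other only at the strip $m=1$, and a sequence that is in effect "equal to $1-J$", so that it has the value $1$ in one strip and $0$ in the other. The two methods will then assign it different limits.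

## 2. Nörlund means: regularity and consistency

**Definition (Nörlund mean).** Let $p=(p_n)_{n\ge0}$ be complex numbers with $P_n=p_0+\cdots+p_n\ne0$ for every $n\ge0$. The Nörlund mean $(N,p)$ assigns to a complex sequence $x$ the sequence
$$N_n^p(x)=P_n^{-1}\sum_{r=0}^np_{n-r}x_r .$$
We write $x_n\to\ell\ (N,p)$ if $N_n^p(x)\to\ell$. The mean is *positive* if $p_0>0$ and $p_n\ge0$ for all $n\ge 1$.

With $p=(1,0,0,\dots)$ this is ordinary convergence. With $p=(1,1,1,\dots)$ it is the arithmetic mean $(C,1)$, and with $p_n=\binom{n+k-1}{n}$, $P_n=\binom{n+k}{n}$ it is the Cesàro mean $(C,k)$, $k\ge0$.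

**Definition (regularity).** $(N,p)$ is *regular* if $x_n\to\ell$ implies $x_n\to\ell\ (N,p)$ for every convergent $x$.

The Silverman–Toeplitz theorem says that a matrix $(a_{nr})$ preserves all limits if and only if $\sup_n\sum_r|a_{nr}|<\infty$, $a_{nr}\to0$ as $n\to\infty$ for each $r$, and $\sum_ra_{nr}\to1$. Here $a_{nr}=p_{n-r}/P_n$ and the row sums are $1$. So $(N,p)$ is regular if and only if
$$\frac{p_n}{P_n}\to0\qquad\text{and}\qquad\sum_{k=0}^n|p_k|\le H|P_n|\ \text{ for some constant }H\text{ and all }n.\tag{6}$$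
(The condition for $r=0$ is $p_n/P_n\to0$. For the other columns, $|P_{n-r}|\le\sum_{k\le n}|p_k|\le H|P_n|$ gives $|p_{n-r}/P_n|\le H|p_{n-r}/P_{n-r}|\to0$.)

Write $\hat P_n=\sum_{k\le n}|p_k|$. For a regular mean,
$$|P_n|\le\hat P_n\le H|P_n|,\qquad \frac{P_{n-1}}{P_n}=1-\frac{p_n}{P_n}\to1,\tag{7}$$
and $\hat P_n$ is nondecreasing and positive, since $p_0=P_0\neq0$.

The sequence $p_n=2^n$ gives a mean that is not regular, since $p_n/P_n\to\frac12$. A genuinely complex regular mean is given by $P_n=(n+1)^{1+i}$. Here $p_0=1$ and $|p_n|=\big|\int_n^{n+1}(1+i)t^{i}\,dt\big|\le\sqrt2$, so $\hat P_n\le1+\sqrt2\,n\le\sqrt2\,|P_n|$ and $p_n/P_n\to0$. Note that $\arg P_n=\log(n+1)$ keeps turning.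

**Definition (consistency).** $(N,p)$ and $(N,q)$ are *consistent* if $x_n\to\ell\ (N,p)$ and $x_n\to\ell'\ (N,q)$ always force $\ell=\ell'$.

Any two regular positive Nörlund means are consistent (Nörlund); more generally, any two regular real Nörlund means are consistent. Must any two regular *complex* Nörlund means be consistent? The answer is no.

**Theorem A.** Let $H>1$. There exist a positive regular mean $(N,q)$ with $q_n>0$ for all $n$, a complex regular mean $(N,p)$ with $\sum_{k\le n}|p_k|\le H|P_n|$ for all $n\ge0$ and $\sum_{k\le n}|p_k|/|P_n|\to1$, and a sequence $x$ with $x_n\to0\ (N,p)$ and $x_n\to1\ (N,q)$.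

Any two values $\ell,\ell'$ can then occur: a Nörlund mean sends constants to themselves, so $\ell+(\ell'-\ell)x_n\to\ell\ (N,p)$ and $\to\ell'\ (N,q)$.

The condition $H>1$ cannot be relaxed to $H=1$. If $\hat P_n\le|P_n|$ for all $n$, then equality holds, so $|P_n|=|P_{n-1}|+|p_n|$ for $n\ge1$. Equality in the triangle inequality makes $p_n$ a nonnegative multiple of $P_{n-1}$, and by induction $p_k=e^{i\theta}|p_k|$ with $\theta=\arg p_0$ for all $k$. The factor $e^{i\theta}$ cancels in $N^p_n$, so $(N,p)$ coincides with a positive mean, and two regular positive means are consistent.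

**Theorem B.** Let $(N,p),(N,q)$ be regular complex Nörlund means. They are consistent in each of the following cases.

1. $|P_n|=O(n^K)$ for some $K$, with $(N,q)$ arbitrary. (For example, the Cesàro means $(C,k)$, $k\ge0$, are consistent with every regular complex Nörlund mean.)
2. $\displaystyle\liminf_{n\to\infty}\frac{\log|P_nQ_n|}{\log n}<\infty$. More generally, it is enough that for some $C$ and infinitely many $R$ both $|P_{3R}|\le C|P_R|$ and $|Q_{3R}|\le C|Q_R|$.

So in an inconsistent pair neither $|P_n|$ nor $|Q_n|$ is polynomially bounded, and $|P_nQ_n|$ grows faster than every power of $n$. Theorem B is not needed for Theorem A; it is proved in Sections 9 and 10.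

## 3. Small cases, and cancellation in the convolution of $P$ and $Q$

If $p=(1,0,0,\dots)$, consistency with any regular $(N,q)$ is just regularity of $(N,q)$.

Next take $p=(1,1,0,0,\dots)$, so that $N_n^p(x)=\frac12(x_n+x_{n-1})$ for $n\ge1$, against $(C,1)$. Suppose $y_n=x_n+x_{n-1}\to2\ell$ (with $x_{-1}=0$). Then $x_n=\sum_{r\le n}(-1)^{n-r}y_r=O(1)+o(n)=o(n)$, and summing $\frac12y_r$ gives
$$\frac1{n+1}\sum_{r\le n}x_r=\frac1{n+1}\sum_{r\le n}\frac{y_r}2+\frac{x_n}{2(n+1)}\to\ell .$$
So these two are consistent.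

The general version of this computation is an identity. Let $*$ be Cauchy convolution and let quantities with negative index be $0$. If $x_n\to\ell\ (N,p)$ and $x_n\to\ell'\ (N,q)$, then
$$p*x=(P_n\alpha_n),\qquad q*x=(Q_n\beta_n),\qquad\alpha_n\to\ell,\ \beta_n\to\ell'.$$
With $\mathbf 1=(1,1,\dots)$ we have $P=\mathbf 1*p$ and $Q=\mathbf 1*q$, hence $P*(Q\beta)=\mathbf 1*p*q*x=Q*(P\alpha)$. Put $S_m=\sum_kP_kQ_{m-k}$. Rearranging,
$$(\ell'-\ell)S_m=\sum_kP_kQ_{m-k}(\alpha_k-\ell)-\sum_kP_kQ_{m-k}(\beta_{m-k}-\ell')\qquad(m\in\mathbb Z).\tag{8}$$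

The sensible first approach is to bound the right side by absolute values. Let $V_m=\sum_k|P_kQ_{m-k}|$.

**Observation.** *Let $(N,p),(N,q)$ be regular. If $\limsup_m|S_m|/V_m>0$, then they are consistent.*

First, $|Q_m|=o(V_m)$. By (7), $|P_k|\ge\hat P_k/H\ge|p_0|/H$, and $|Q_{m-k}|\ge\frac12|Q_m|$ for $0\le k\le K$ once $m$ is large, so $V_m\ge(K+1)\frac{|p_0|}{2H}|Q_m|$ for large $m$; here $K$ is arbitrary. Since $|Q_{m-k}|\le\hat Q_m\le H|Q_m|$ (with a common constant $H$), the terms with $k<k_0$ contribute $O(|Q_m|)=o(V_m)$ for fixed $k_0$. By symmetry the terms with $m-k<k_0$ contribute $O(|P_m|)=o(V_m)$. Now in (8) the factors $\alpha_k-\ell$, $\beta_{m-k}-\ell'$ are bounded and are small once $k$, respectively $m-k$, is large. So the right side is $o(V_m)$, that is, $(\ell'-\ell)S_m=o(V_m)$, and $\ell=\ell'$ follows.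

If both means are positive, $S_m=V_m$. If both are real, $P_{n-1}/P_n\to1$ shows that $P_n$ eventually has constant sign, and so does $Q_n$. So, apart from boundedly many terms at each end, which are $o(V_m)$, the summands $P_kQ_{m-k}$ have one sign, and $|S_m|\sim V_m$. Both theorems recalled in Section 2 follow.

For complex means this stops at exactly one place: $\arg P_k$ may turn without limit, the terms $P_kQ_{m-k}$ may cancel, and nothing in (6) bounds $|S_m|$ below by a multiple of $V_m$. Turning alone is not enough, though. For $P_n=(n+1)^{1+i}$, $Q_n=(n+1)^{1-i}$, with $M=m+2$,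
$$S_m=\sum_{j=1}^{M-1}j^{1+i}(M-j)^{1-i}\sim M^3\int_0^1s^{1+i}(1-s)^{1-i}\,ds=M^3\,\frac{|\Gamma(2+i)|^2}{\Gamma(4)},$$
which is comparable to $V_m\le M^3$, so this pair is consistent. An inconsistent pair must cancel at *every* large $m$: $S_m=o(V_m)$. Cancellation of this kind is hard to arrange term by term, so we pass to generating functions.

## 4. Peaks in the variable $w=1/(1-z)$, and the choice of the pair

Put $w=1/(1-z)$ and, for an entire function $F$, let $c_n(F)$ be the coefficient of $z^n$ in $F(1/(1-z))$, which is holomorphic in $|z|<1$. For instance $c_n(w)=1$ and $c_n(w^2)=n+1$. Multiplying a generating function by $w$ forms partial sums.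

Suppose the generating functions of $p,q,x$ are $p(z),q(z)$ and $x(z)=w\,Y$. If $Y$ is a constant $\ell$, then $x$ is the constant sequence $\ell$. We want
$$c_n\big(w\,q\,(1-Y)\big)=o\big(c_n(w\,q)\big),\qquad c_n\big(w\,p\,Y\big)=o\big(c_n(w\,p)\big);\tag{9}$$
the first says $x_n\to1\ (N,q)$, the second $x_n\to0\ (N,p)$. So we want $Y\approx1$ at the place where $c_n(wq)$ is decided, and $Y\approx0$ at the place where $c_n(wp)$ is decided.

Take $q=T$. In the variable $w$, Cauchy's formula for $c_n(T)$ has the integrand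
$$\frac{\exp(e^w)\,(1-1/w)^{-n}}{w(w-1)} .$$
Its exponent $e^w-n\operatorname{Log}(1-1/w)$ is critical where $w(w-1)e^w=n$, and taking logarithms suggests solutions near $\log n+2\pi ik$, up to a correction of order $\log\log n$, for different integers $k$. On a vertical line $\operatorname{Re}w=u$ we have $|T|=e^{E\cos y}$, with equally high peaks at all $y=2\pi k$. The factor $|1-1/w|^{-n}$ decreases slowly in $|y|$: passing from $y=0$ to a neighboring peak costs a factor that lies between $e^{-CE/u}$ and $e^{-cE/u}$ (this is (D2) and (D3) below). So the peak $k=0$ decides $c_n(T)$.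

To make the peak $k=1$ decide, the factor multiplying $T$ has to beat $e^{CE/u}$ at the peak $k=0$. A fixed polynomial in $w$ cannot do that, and a function of period $2\pi i$ cannot distinguish the peaks at all. The function $J$ can do it, since it is $0$ up to $e^{-E/4}$ at the peak $0$. But $p=TJ$ alone is not the right choice. The peaks $\pm2\pi i$ have equal height and $J\approx\pm1$ there. Moreover, by (2) $J$ is purely imaginary on the real axis, so all coefficients of $TJ$ in $z$ are purely imaginary; if the resulting mean were regular, it would coincide with a regular real mean, consistent with $(N,q)$. We must therefore kill the peak $m=-1$ as well, and we take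
$$q(z)=T,\qquad p^0(z)=T\,J(J+1),\qquad x(z)=w(1-J).\tag{10}$$
At the peaks $m=0,-1$ the factor $J(J+1)$ is tiny; at $m=1$ it is about $2$; at the others it is about $m(m+1)$, of only polynomial size, and the decay of $|1-1/w|^{-n}$ wins. With $Y=1-J$ we have $Y\approx1$ at $m=0$ and $Y\approx0$ at $m=1$, as (9) wants. The sequence $p^0$ will need to be modified in finitely many terms, to make all $P_n$ nonzero and the regularity constant at most $H$.

The next four sections turn this into a proof. Throughout them, $C,c,\eta$ are positive constants independent of $n$ that may change from line to line, and "$n$ large" is understood.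

## 5. The contour through the saddle point

**Step 1 (coefficients as contour integrals).** This step replaces the circle in the $z$-plane by a rectangle in the $w$-plane. Put $z=1-1/w$, $dz=dw/w^2$ in Cauchy's formula. For $n\ge1$,
$$c_n(F)=\frac1{2\pi i}\oint F(w)K_n(w)\,dw,\qquad K_n(w)=\frac{w^{n-1}}{(w-1)^{n+1}}=\frac{(1-1/w)^{-n}}{w(w-1)}.\tag{11}$$
The loop is a small positively oriented one around $w=1$ (near $z=0$ the map $z\mapsto w$ is conformal, $w=1+z+\cdots$). Since $F$ is entire and $w=1$ is the only pole of $K_n$ (here $n\ge1$ is used), any positively oriented simple loop around $1$ will do. We use the boundary of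
$$\tfrac12\le\operatorname{Re}w\le u,\qquad|\operatorname{Im}w|\le u,$$
where $u$ comes from the next step.

**Step 2 (the saddle points $w_0$ and $w_1$).** This step locates the solutions of $w(w-1)e^w=n$ that we need. Fix $k\in\{0,1\}$ and put $L=\log n$,
$$\Psi(w)=L+2\pi ik-\operatorname{Log}w-\operatorname{Log}(w-1).$$
On the disc $|w-L-2\pi ik|\le L/2$ we have $\operatorname{Re}(w-1)\ge L/2-1\ge1$ and $|w|,|w-1|\le2L$, so $|\operatorname{Log}w|+|\operatorname{Log}(w-1)|\le2\log(2L)+\pi\le L/2$. Hence $\Psi$ maps the disc into itself. It is a contraction, as $|\Psi'|\le\frac1{|w|}+\frac1{|w-1|}\le\frac2{L/2-1}<\frac12$. Let $w_k=w_k(n)=u+iv$ be its fixed point. Exponentiating $\Psi(w_k)=w_k$,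
$$w_k(w_k-1)e^{w_k}=n.\tag{12}$$
We have $u\ge L/2\to\infty$. Taking imaginary parts, $v-2\pi k=-\operatorname{Arg}w_k-\operatorname{Arg}(w_k-1)$, where both arguments lie in $(-\frac\pi2,\frac\pi2)$. So $v$ is bounded; then both arguments are $O(1/u)$, and
$$v=2\pi k+O(1/u).\tag{13}$$
For $k=0$ the map $\Psi$ preserves the real points of the disc, so $w_0$ is real. With $E=e^u$, taking moduli in (12) gives
$$n=E\,|w_k(w_k-1)|=u^2E\,(1+O(1/u)).\tag{14}$$
Keep in mind that $u,v,E$ depend on $n$ and on $k$. All comparisons below are made for one fixed $k$.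

**Step 3 (the exponent near the saddle point).** This step records the derivatives needed for Laplace's method. For $\operatorname{Re}w>1$ let $\varphi(w)=e^w-n\operatorname{Log}(1-1/w)$, so that $TK_n=e^\varphi/(w(w-1))$. Then
$$\varphi'(w)=e^w-\frac n{w(w-1)},\qquad\varphi''(w)=e^w+\frac{n(2w-1)}{w^2(w-1)^2}.$$
By (12), $\varphi'(w_k)=0$. On the segment $\{u+iy:|y-2\pi k|\le1\}$ the second term of $\varphi''$ is $O(n/u^3)=O(E/u)$ by (14), and differentiating once more, $\varphi'''(w)=e^w+O(n/u^4)=O(E)$ there. With (13), $\varphi''(w_k)=Ee^{iv}+O(E/u)=E(1+O(1/u))$.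

**Step 4 (sizes on the contour).** This step compares $|K_n|$ and $|TK_n|$ along the rectangle with the value at the saddle point. For $w=u+iy$ we have $|1-1/w|^2=\frac{(u-1)^2+y^2}{u^2+y^2}$, so put
$$D(y)=-n\log|1-1/w|=-\frac n2\log\Big(1-\frac{2u-1}{u^2+y^2}\Big),\qquad M=|e^{\varphi(w_k)}|=e^{E\cos v+D(v)}.$$
Let $b=2\pi k+\frac\pi2$.

**(D1)** $D$ is even, and decreasing in $|y|$.

**(D2)** $D(y)\le D(v)+CE/u$ for all $y$. By (D1), $D(y)\le D(0)$. Put $A=1-\frac{2u-1}{u^2}=(1-\frac1u)^2\ge\frac14$ and $B=1-\frac{2u-1}{u^2+v^2}$. From $\log(B/A)\le(B-A)/A\le4(B-A)$,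
$$D(0)-D(v)=\frac n2\log\frac BA\le2n\,\frac{(2u-1)v^2}{u^2(u^2+v^2)}\le\frac{Cn}{u^3}\le\frac{CE}u .$$

**(D3)** If $|y|\ge b$, then $D(y)\le D(v)-cE/u$. By (D1) it suffices to take $y=b$. By (13), $b^2-v^2\ge c$. For $0<B\le A\le1$ we have $\log(A/B)\ge1-B/A\ge A-B$. With $A=1-\frac{2u-1}{u^2+b^2}$ and $B=1-\frac{2u-1}{u^2+v^2}$,
$$D(v)-D(b)\ge\frac n2\cdot\frac{(2u-1)(b^2-v^2)}{(u^2+v^2)(u^2+b^2)}\ge\frac{cn}{u^3}\ge\frac{cE}u .$$

**(D4)** $E\le E\cos v+CE/u^2$, because $1-\cos v\le\frac12(v-2\pi k)^2=O(1/u^2)$. Consequently $e^{E+D(v)}\le Me^{CE/u^2}$.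

**(D5)** For $|y-2\pi k|\le1$ let $G(y)=\operatorname{Re}\varphi(u+iy)$. Then $G(y)\le G(v)-\frac16E(y-v)^2$. Indeed $G'(v)=\operatorname{Re}(i\varphi'(w_k))=0$ and $G''(y)=-\operatorname{Re}\varphi''(u+iy)=-E\cos y+O(E/u)\le-E/3$, since $\cos y\ge\cos1>\frac12$. By (13), $v$ lies in the interval.

**(D6)** On the three other sides of the rectangle, $|K_n|\le M\exp(-\frac12uE+CE)$. On the left side, $|1-1/w|=1$ and $|w(w-1)|=|w|^2\ge\frac14$. On the horizontal sides, $w=x\pm iu$,
$$|1-1/w|^2=1-\frac{2x-1}{x^2+u^2}\ge1-\frac1u,$$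
because $2xu-u\le x^2+u^2$, and $|w(w-1)|\ge u^2\ge1$. Since $-\log(1-s)\le s+s^2$ for $0\le s\le\frac12$, on all three sides
$$|K_n|\le4\Big(1-\frac1u\Big)^{-n/2}\le4\exp\Big(\frac n{2u}+\frac n{2u^2}\Big)\le\exp\big(\tfrac12uE+CE\big)$$
by (14). On the other hand, $-\log(1-s)\ge s$ gives $D(v)\ge\frac n2\cdot\frac{2u-1}{u^2+v^2}\ge uE-CE$, so $M\ge e^{D(v)-E}\ge e^{uE-CE}$.

In particular $Mu^{-2}E^{-1/2}\to\infty$. Finally, on the right side $|w(w-1)|\ge1$, so $|K_n(u+iy)|\le e^{D(y)}$.

## 6. Two lemmas: negligible coefficients and saddle-point asymptotics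

**Step 5 (when a coefficient is negligible).** The first lemma says that a function too small at all peaks up to number $k$ has negligible coefficients on the scale $M$.

**Lemma 1.** *Fix $k\in\{0,1\}$, let $u=\operatorname{Re}w_k(n)$, $b=2\pi k+\frac\pi2$, and let $F$ be entire with, for all large $n$,*

* *(a) $|F|\le e^{CE}$ on the three other sides of the rectangle;*
* *(b) $|F(u+iy)|\le u^Ce^{(1-\eta)E}$ for $|y|\le b$, with some $\eta>0$;*
* *(c) $|F(u+iy)|\le u^Ce^E$ for $b\le|y|\le u$.*

*Then $c_n(F)=O(Me^{-cE/u})$.*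

*Proof.* The three other sides have total length at most $4u$, so by (a) and (D6) they contribute $O(Mu\,e^{-uE/2+CE})$, which is small enough. On the right side, for $|y|\le b$, (b), (D2) and (D4) give
$$|FK_n|\le u^Ce^{(1-\eta)E+D(v)+CE/u}\le Mu^C\exp(-\eta E+CE/u+CE/u^2).$$
For $b\le|y|\le u$, (c), (D3) and (D4) give
$$|FK_n|\le u^Ce^{E+D(v)-cE/u}\le Mu^C\exp(CE/u^2-cE/u).$$
The right side has length $2u$. Since $u=\log E$, powers of $u$ and the factor $e^{CE/u^2}$ are absorbed by $e^{-cE/u}$ with a smaller $c$. $\square$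

**Step 6 (when a coefficient is decided by one peak).** The second lemma computes $c_n(F)$ when only the peak $k$ matters.

**Lemma 2.** *Suppose (a) and (c) hold, the bound in (b) holds for those $|y|\le b$ with $|y-2\pi k|\ge1$, and for $|y-2\pi k|\le1$ we have $F=T\,w^j(\kappa+o(1))$ uniformly, with $\kappa\ne0$ and $j\in\{0,1\}$. Then*
$$c_n(F)=(1+o(1))\,\frac{\kappa\,w_k^{\,j}\,e^{\varphi(w_k)}}{w_k(w_k-1)\sqrt{2\pi E}} .\tag{15}$$

*Proof.* The right side of (15) has modulus at least $cMu^{-2}E^{-1/2}$. As in Lemma 1, the part of the contour outside $|y-2\pi k|\le1$ on the right side contributes $O(Me^{-cE/u})=o(Mu^{-2}E^{-1/2})$, because $u=\log E$. The right side is traversed upward, $dw=i\,dy$, so the remaining part is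
$$\frac1{2\pi}\int_{|y-2\pi k|\le1}e^{\varphi(w)}\,\frac{w^j(\kappa+o(1))}{w(w-1)}\,dy,\qquad w=u+iy .$$
Here $|w-w_k|=|y-v|\le2$, so $w=w_k(1+O(1/u))$ and $w-1=(w_k-1)(1+O(1/u))$, and we may replace $w^j/(w(w-1))$ by its value at $w_k$ and absorb the factor $1+O(1/u)$ in $\kappa+o(1)$. Substituting $y=v+\theta E^{-1/2}$, we get
$$\frac{w_k^{\,j}e^{\varphi(w_k)}}{w_k(w_k-1)}\cdot\frac1{2\pi\sqrt E}\int e^{\varphi(u+iy)-\varphi(w_k)}(\kappa+o(1))\,d\theta,$$
over a range of $\theta$ that exhausts $\mathbb R$, because $v-2\pi k\to0$ and $E\to\infty$. By (D5) the exponential is at most $e^{-\theta^2/6}$ in modulus. For fixed $\theta$, Taylor's formula and Step 3 give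
$$\varphi(u+iy)-\varphi(w_k)=-\frac{\varphi''(w_k)}{2E}\theta^2+O\big(E^{-1/2}|\theta|^3\big)\to-\frac{\theta^2}2 .$$
By dominated convergence the integral tends to $\kappa\sqrt{2\pi}$, which is (15). $\square$

## 7. The means generated by $T$ and $TJ(J+1)$

Let $q_n,p_n^0,x_n$ be the coefficients of the functions in (10), and $Q_n,P_n^0$ the partial sums.

**Step 7 (dictionary and common bounds).** This step lists the functions to which the lemmas are applied and checks (a) once for all. Since $1/(1-z)=w$,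
$$Q_n=c_n(wT),\qquad P_n^0=c_n\big(wTJ(J+1)\big),\qquad\sum_rp^0_{n-r}x_r=c_n\big(wTJ(J+1)(1-J)\big),$$
$$Q_n-\sum_rq_{n-r}x_r=c_n(wTJ),\qquad x_n=c_n\big(w(1-J)\big).\tag{16}$$
On the rectangle $|w|\le2u$, $|T|\le e^E$ and $|J|\le(1+u)e^{E/4}$ by (J2). As $u=\log E$, every function in (16), and also $T$ and $TJ(J+1)$, satisfies (a). On the right side let $m$ be an integer nearest to $y/2\pi$; then (J1) applies, $|T|=a^{-4}$, and $|m|\le\frac u{2\pi}+\frac12\le u$.

**Step 8 ($(N,q)$ is a regular positive mean).** Here $k=0$, and the step finds the size of $Q_n$. Since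
$$q(z)=\exp\big(\exp(1+z+z^2+\cdots)\big),$$
all $q_n>0$, hence all $Q_n>0$. For $F=w^jT$, $j\in\{0,1\}$, Lemma 2 applies with $\kappa=1$: for $1\le|y|\le\frac\pi2$ we have $|T|\le e^{E\cos1}$, and $|T|\le e^E$ always. With $j=0$ and $j=1$ we obtain $q_n/Q_n\sim1/w_0(n)\to0$. As $\sum_{k\le n}|q_k|=Q_n$, the mean is regular by (6).

**Step 9 ($x_n\to1\ (N,q)$).** We need $c_n(wTJ)=o(Q_n)$, and apply Lemma 1 with $k=0$. If $|y|\le\frac\pi2$, then $m=0$ and $|TJ|\le a^{-4}a=a^{-3}\le e^{3E/4}$. Otherwise $|TJ|\le a^{-4}(|m|+a)=|m|a^{-4}+a^{-3}\le(1+u)e^E$. With $|w|\le2u$, (b) and (c) hold, so $c_n(wTJ)=O(Me^{-cE/u})$, while (15) with $j=1$ gives $|Q_n|\ge cMu^{-1}E^{-1/2}$. Hence $c_n(wTJ)=o(Q_n)$, that is, $x_n\to1\ (N,q)$.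

From here on $k=1$, so $b=\frac{5\pi}2$ and $u,v,E,M$ belong to $w_1(n)$. The region $|y|\le\frac{5\pi}2$ involves only $m\in\{-1,0,1\}$.

**Step 10 (size of $P_n^0$ and of $p_n^0/P_n^0$).** This step shows that the peak $m=1$ decides $p_n^0$ and $P_n^0$. Consider $F=w^jTJ(J+1)$, $j\in\{0,1\}$, on the right side.

* If $|y-2\pi|\le1$, then $m=1$ and $|J-1|\le e^{-\frac14E\cos1}$, so $J(J+1)=2+o(1)$ uniformly.
* If $m\in\{0,-1\}$, one of $|J|,|J+1|$ is at most $a$ and the other at most $1+a$, so $|TJ(J+1)|\le a^{-4}a(1+a)=a^{-3}+a^{-2}\le2e^{3E/4}$.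
* If $m=1$ and $|y-2\pi|\ge1$, then $\cos y\le\cos1$ and $|TJ(J+1)|\le a^{-4}(1+a)(2+a)=2a^{-4}+3a^{-3}+a^{-2}\le6\max(1,a^{-4})\le6e^{E\cos1}$.
* If $|y|\ge\frac{5\pi}2$, then $|TJ(J+1)|\le a^{-4}(|m|+1+a)^2\le(|m|+2)^2e^E\le(u+2)^2e^E$; expand the square and use $a^{-s}\le e^E$ for $0\le s\le4$.

The middle two items give the bound in (b) away from the peak, since $\frac34<1$ and $\cos1<1$. So Lemma 2 applies with $\kappa=2$, and
$$P_n^0\sim\frac{2e^{\varphi(w_1)}}{(w_1-1)\sqrt{2\pi E}},\qquad\lambda_n:=\frac{p_n^0}{P_n^0}\sim\frac1{w_1(n)},\qquad|P_n^0|\to\infty.\tag{17}$$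
In particular $|P_n^0|\ge cMu^{-1}E^{-1/2}$.

**Step 11 ($\sum_rp^0_{n-r}x_r=o(P_n^0)$).** This is the second half of (9) for $p^0$. Consider $wTJ(J+1)(1-J)$. The moduli of $J,\ J+1,\ 1-J$ are at most $a,\,1+a,\,1+a$ if $m=0$; at most $1+a,\,a,\,2+a$ if $m=-1$; and at most $1+a,\,2+a,\,a$ if $m=1$. In all three cases
$$|TJ(J+1)(1-J)|\le a^{-4}\,a(1+a)(2+a)=2a^{-3}+3a^{-2}+a^{-1}\le6e^{3E/4}.$$
For $|y|\ge\frac{5\pi}2$ the product is at most $a^{-4}(|m|+1+a)^3\le(u+2)^3e^E$, since only $a^{-4},\dots,a^{-1}$ occur. Lemma 1 and (17) give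
$$\sum_rp^0_{n-r}x_r=O(Me^{-cE/u})=o(P_n^0).\tag{18}$$

**Step 12 ($x_n=o(P_n^0)$).** This will allow us to change finitely many terms of $p^0$. On the right side $|w(1-J)|\le2u(1+|m|+a)\le2u(u+1+e^{E/4})$, so (b) and (c) hold, and Lemma 1 with $k=1$ gives
$$x_n=O(Me^{-cE/u})=o(P_n^0).\tag{19}$$

## 8. Changing the first terms: end of the proof of Theorem A

**Step 13 (monotonicity of $|P_n^0|$).** This step shows that $|P_n^0|$ grows almost as fast as $\sum|p_k^0|$. By (17), $\lambda_n\to0$, $\lambda_n\ne0$ for large $n$, and $\arg\lambda_n\to0$, because $w_1=u+iv$ with $v$ bounded and $u\to\infty$. Since $P_{n-1}^0=P_n^0(1-\lambda_n)$,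
$$|P_n^0|-|P_{n-1}^0|=|P_n^0|\,\frac{1-|1-\lambda_n|^2}{1+|1-\lambda_n|}=|P_n^0|\,\frac{2\operatorname{Re}\lambda_n-|\lambda_n|^2}{1+|1-\lambda_n|}\sim|P_n^0||\lambda_n|=|p_n^0|.\tag{20}$$
Although $\arg P_n^0$ turns, each step $p_n^0$ is asymptotically parallel to $P_n^0$.

**Step 14 (definition and regularity of $p$).** Given $H>1$, choose $n_0$ such that $P_n^0\ne0$ for $n\ge n_0$ and $|p_n^0|\le H(|P_n^0|-|P_{n-1}^0|)$ for $n>n_0$. In particular $|P_n^0|$ is nondecreasing for $n\ge n_0$. Define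
$$p_0=P_{n_0}^0,\qquad p_n=0\ (1\le n\le n_0),\qquad p_n=p_n^0\ (n>n_0).$$
Then $P_n=P_{n_0}^0\ne0$ for $n\le n_0$ and $P_n=P_n^0\ne0$ for $n\ge n_0$. For $n\le n_0$ we have $\sum_{k\le n}|p_k|=|P_n|$, and for $n\ge n_0$
$$\sum_{k\le n}|p_k|\le|P_{n_0}|+H\big(|P_n|-|P_{n_0}|\big)\le H|P_n| .$$
Also $p_n/P_n=\lambda_n\to0$. By (6), $(N,p)$ is regular. The Stolz–Cesàro theorem says that if $B_n$ is eventually strictly increasing to $\infty$ and $(A_n-A_{n-1})/(B_n-B_{n-1})\to1$, then $A_n/B_n\to1$. By (20), it applies to $A_n=\sum_{k\le n}|p_k|$, $B_n=|P_n|$, so $\sum_{k\le n}|p_k|/|P_n|\to1$.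

**Step 15 ($x_n\to0\ (N,p)$).** This step carries (18) over from $p^0$ to $p$. The two generating functions differ by a polynomial: $p(z)=p^0(z)+\sum_{j\le n_0}g_jz^j$. So
$$\sum_rp_{n-r}x_r=o(P_n^0)+\sum_{j\le n_0}g_jx_{n-j}=o(P_n),$$
because by (19) $x_{n-j}=o(P_{n-j}^0)$, and $|P_{n-j}^0|\le|P_n^0|=|P_n|$ as soon as $n-j\ge n_0$. Hence $x_n\to0\ (N,p)$, while $x_n\to1\ (N,q)$ by Step 9. Theorem A is proved, and regular complex Nörlund means need not be consistent. $\blacksquare$

## 9. Polynomial growth of $P$: rescaled limits and Wiener's theorem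

We return to the identity (8), with a common constant $H$ in (7) for both means. In Section 3 we used it for one $m$ at a time. Now we use it for all $m$ on a scale $R\to\infty$ simultaneously: the rescaled sequences $P,Q$ will have limits $f,g$, the right side of (8) will disappear in the limit, and (8) becomes $(\ell'-\ell)\,f*g=0$. It then remains to show that $f*g$ does not vanish identically.

We use two classical theorems. *Helly's theorem*: a sequence of complex functions on an interval $[A,B]$ with uniformly bounded moduli and variations has a subsequence converging pointwise; the limit inherits the bounds. *Wiener's theorem*: the translates of a function in $L^1(\mathbb R)$ with nowhere vanishing Fourier transform span a dense subspace of $L^1(\mathbb R)$.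

In this section $|P_n|=O(n^K)$, $(N,q)$ is an arbitrary regular mean, and $x_n\to\ell\ (N,p)$, $x_n\to\ell'\ (N,q)$.

**Step 1 (scales for $P$).** This step finds scales $R$ on which $P$ is controlled above. After increasing $K$ we may assume $|P_n|=O(n^{K-1})$ with $K\ge1$, so $\hat P_m/m^K\to0$. For every $M_0\ge1$ the maximum of $\hat P_m/m^K$ over $m\ge M_0$ is attained at some $R\ge M_0$, and so
$$\hat P_m\le(m/R)^K\hat P_R\qquad(m\ge R)\tag{21}$$
for infinitely many $R$. Restrict to such $R$ and put $f_R(t)=P_{\lfloor Rt\rfloor}/P_R$ for $t\ge0$. From (7) and (21), $|f_R(t)|\le H\max(1,t^K)$; the variation of $f_R$ on $[0,A]$, $A\ge1$, is at most $\hat P_{\lfloor RA\rfloor}/|P_R|\le HA^K$; and for $t\ge1$, $|f_R(t)|\ge\hat P_R/(H|P_R|)\ge1/H$. By Helly's theorem and a diagonal argument, along a subsequence $f_R\to f$ pointwise on $[0,\infty)$, with the same bounds.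

**Step 2 (choice of $\sigma$).** This step prepares the hypothesis of Wiener's theorem. The Laplace transform
$$F(s)=\int_0^\infty f(t)e^{-st}\,dt$$
is holomorphic in $\operatorname{Re}s>0$. By uniqueness of Laplace transforms it is not identically $0$, as $|f|\ge1/H$ on $[1,\infty)$. So it has countably many zeros, and we can fix $\sigma>0$ that is not the real part of a zero: $F(\sigma+i\xi)\ne0$ for all real $\xi$. For $P_n=(n+1)^{1+i}$, for instance, $f(t)=t^{1+i}$ and $F(s)=\Gamma(2+i)s^{-2-i}$, and every $\sigma>0$ will do.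

**Step 3 (a window for $Q$).** This step finds, for each $R$, a place $n$ around which $Q$ grows at most like $e^{\sigma t}$ on scale $R$. Since $Q_{m-1}/Q_m\to1$, we have $\log|Q_m|=o(m)$, hence $\hat Q_m=e^{o(m)}$. So $\hat Q_me^{-\sigma m/R}\to0$ as $m\to\infty$, and there is $n=n(R)\ge0$ maximizing it:
$$\hat Q_m\le\hat Q_n\,e^{\sigma(m-n)/R}\qquad(m\in\mathbb Z).\tag{22}$$
Put $g_R(t)=Q_{n+\lfloor Rt\rfloor}/Q_n$ for $t\in\mathbb R$. Then $|g_R(t)|\le He^{\sigma t}$. The variation of $g_R$ on $[-A,A]$, including a possible jump from $0$ to $Q_0/Q_n$, is at most $\hat Q_{n+\lfloor RA\rfloor}/|Q_n|\le He^{\sigma A}$. And $|g_R(t)|\ge\hat Q_n/(H|Q_n|)\ge1/H$ for $t\ge0$. Along a further subsequence, $g_R\to g$ pointwise on $\mathbb R$ with the same bounds, and $n/R\to\nu\in[0,\infty]$.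

**Step 4 (limit of $S_m$).** This step identifies the limit of the left side of (8). Fix $t\in\mathbb R$ and let $m=n+\lfloor Rt\rfloor$. Since $\lfloor R\tau\rfloor=k$ for $\tau\in[k/R,(k+1)/R)$,
$$\frac{S_m}{RP_RQ_n}=\int_0^\infty f_R(\tau)\,\frac{Q_{m-\lfloor R\tau\rfloor}}{Q_n}\,d\tau.\tag{23}$$
From $\lfloor Rt\rfloor-\lfloor R\tau\rfloor\in\{d,d+1\}$ with $d=\lfloor R(t-\tau)\rfloor$, the index $m-\lfloor R\tau\rfloor$ is $n+d$ or $n+d+1$. By (22) and Step 1 the integrand is at most $H\max(1,\tau^K)\cdot He^{\sigma(t-\tau+1)}$, which is integrable in $\tau$.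

Let $\tau>0$ with $t-\tau\ne-\nu$. If $t-\tau<-\nu$, then $n+d+1\le R\big(\frac nR+t-\tau+\frac1R\big)$ is eventually negative, so the integrand is eventually $0$, and also $g(t-\tau)=0$. If $t-\tau>-\nu$ (in particular if $\nu=\infty$), then $n+d\to\infty$, and
$$|Q_{n+d+1}-Q_{n+d}|=|q_{n+d+1}|=o(|Q_{n+d+1}|)=o(|Q_n|),$$
because $|Q_{n+d+1}|/|Q_n|$ stays bounded by (22). So $Q_{m-\lfloor R\tau\rfloor}/Q_n$ has the same limit as $g_R(t-\tau)$. In both cases the integrand tends to $f(\tau)g(t-\tau)$, and by dominated convergence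
$$\frac{S_m}{RP_RQ_n}\to\int_0^\infty f(\tau)g(t-\tau)\,d\tau .$$

**Step 5 (the right side of (8) vanishes in the limit).** Divided by $RP_RQ_n$, the two sums on the right of (8) are the integral (23) with the extra bounded factors $\alpha_{\lfloor R\tau\rfloor}-\ell$ and $\beta_{m-\lfloor R\tau\rfloor}-\ell'$. The first factor tends to $0$ for every $\tau>0$. The second tends to $0$ when $t-\tau>-\nu$, since the index tends to $\infty$; when $t-\tau<-\nu$, the integrand is eventually $0$. By dominated convergence both sums tend to $0$ after division, so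
$$(\ell'-\ell)\int_0^\infty f(\tau)g(t-\tau)\,d\tau=0\qquad(t\in\mathbb R).\tag{24}$$

**Step 6 (division by Wiener's theorem).** This step excludes $\ell\ne\ell'$. Put $\rho(\tau)=f(\tau)e^{-\sigma\tau}$ for $\tau>0$ and $\rho=0$ otherwise, and $h(t)=g(t)e^{-\sigma t}$. Then $\rho\in L^1(\mathbb R)$ and $|h|\le H$. If $\ell\ne\ell'$, multiplying the integral in (24) by $e^{-\sigma t}$ gives $\int\rho(t-s)h(s)\,ds=0$ for all $t$: $h$ annihilates all translates of $s\mapsto\rho(-s)$. The Fourier transform of $\rho$ at $\xi$ is $F(\sigma+i\xi)\ne0$, and that of $\rho(-\,\cdot)$ is $F(\sigma-i\xi)\ne0$. By Wiener's theorem $h$ annihilates $L^1(\mathbb R)$, so $h=0$ a.e. This contradicts $|g|\ge1/H$ on $[0,\infty)$. Hence $\ell=\ell'$, and case 1 of Theorem B is proved. The Cesàro example follows because $P_n=\binom{n+k}n\sim n^k/\Gamma(k+1)$ for $(C,k)$.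

## 10. Growth controlled on infinitely many scales: Titchmarsh's theorem

In case 2 of Theorem B control is available only on a bounded range $[0,3R]$ for infinitely many $R$, so Fourier analysis on the line is replaced by *Titchmarsh's convolution theorem*: if $f,g\in L^1(0,3)$ and $\int_0^tf(\tau)g(t-\tau)\,d\tau=0$ for almost every $t\in(0,3)$, then there are $\mu,\nu\ge0$ with $\mu+\nu\ge3$ such that $f=0$ a.e. on $(0,\mu)\cap(0,3)$ and $g=0$ a.e. on $(0,\nu)\cap(0,3)$.

**Step 1 (the $\liminf$ condition implies the doubling condition).** Let $W_n=\hat P_n\hat Q_n$, so that $|P_nQ_n|\le W_n\le H^2|P_nQ_n|$. Suppose that for every $K$ the inequality $W_{3R}\le3^KW_R$ held for only finitely many $R$. Then for every $K>0$ there is $R_0\ge1$ with $W_{3R}>3^KW_R$ for all $R\ge R_0$. For $3^jR_0\le n<3^{j+1}R_0$ monotonicity gives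
$$W_n\ge W_{3^jR_0}\ge3^{jK}W_{R_0}\ge\Big(\frac n{3R_0}\Big)^KW_{R_0}.$$
As $K$ is arbitrary, $\log W_n/\log n\to\infty$, and since $\log|P_nQ_n|\ge\log W_n-2\log H$, also $\log|P_nQ_n|/\log n\to\infty$, which is excluded. So for some $K$ there are infinitely many $R$ with $W_{3R}\le3^KW_R$. For these, $\hat P_{3R}/\hat P_R\le W_{3R}/W_R\le3^K$ because $\hat Q$ is nondecreasing, hence $|P_{3R}|\le\hat P_{3R}\le3^K\hat P_R\le3^KH|P_R|$. The same holds for $Q$.

**Step 2 (rescaled limits on $[0,3]$).** Let $R\ge1$ run through infinitely many values with $|P_{3R}|\le C|P_R|$ and $|Q_{3R}|\le C|Q_R|$. For $t\in[0,3]$ let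
$$f_R(t)=P_{\lfloor Rt\rfloor}/\hat P_{3R},\qquad g_R(t)=Q_{\lfloor Rt\rfloor}/\hat Q_{3R}.$$
They are bounded by $1$ and have variation at most $1$. Since $\hat P_{3R}\le H|P_{3R}|\le HC|P_R|\le HC\hat P_R$, for $t\ge1$
$$|f_R(t)|\ge\frac{\hat P_R}{H\hat P_{3R}}\ge\frac1{H^2C},$$
and likewise for $g_R$. By Helly's theorem we may assume $f_R\to f$ and $g_R\to g$ pointwise on $[0,3]$, with $|f|,|g|\ge c>0$ on $[1,3]$.

**Step 3 (limit of (8)).** This step shows that $f*g$ vanishes on $(0,3)$ if $\ell\ne\ell'$. For $t\in(0,3)$ let $m=\lfloor Rt\rfloor\le3R-1$. Then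
$$\frac{S_m}{R\hat P_{3R}\hat Q_{3R}}=\int_0^3f_R(\tau)\,\frac{Q_{m-\lfloor R\tau\rfloor}}{\hat Q_{3R}}\,d\tau .$$
The integrand is bounded by $1$. For $\tau>t$ the index $m-\lfloor R\tau\rfloor$ is eventually negative and the integrand is $0$. For $0<\tau<t$ the index tends to $\infty$, is at most $3R$, and equals $\lfloor R(t-\tau)\rfloor$ or that number plus $1$. For $j\to\infty$ with $j\le3R$ we have $|q_j|=o(|Q_j|)$ and $|Q_j|\le\hat Q_{3R}$, so $q_j/\hat Q_{3R}\to0$, and the possible shift by $1$ does not affect the limit. By bounded convergence the quotient tends to $\int_0^tf(\tau)g(t-\tau)\,d\tau$. The two sums on the right of (8), divided by $R\hat P_{3R}\hat Q_{3R}$, are the same integral with bounded extra factors $\alpha_{\lfloor R\tau\rfloor}-\ell$ and $\beta_{m-\lfloor R\tau\rfloor}-\ell'$. For $0<\tau<t$ both indices tend to $\infty$, so both factors tend to $0$; for $\tau>t$ the integrand is eventually $0$. So both sums tend to $0$, and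
$$(\ell'-\ell)\int_0^tf(\tau)g(t-\tau)\,d\tau=0\qquad(0<t<3).$$

**Step 4 (contradiction).** If $\ell\ne\ell'$, Titchmarsh's theorem yields $\mu,\nu\ge0$ with $\mu+\nu\ge3$ such that $f=0$ a.e. on $(0,\mu)\cap(0,3)$ and $g=0$ a.e. on $(0,\nu)\cap(0,3)$. Since $|f|,|g|\ge c$ on $[1,3]$, both $\mu\le1$ and $\nu\le1$, so $\mu+\nu\le2<3$, a contradiction; this is where the factor $3$ is used. Hence $\ell=\ell'$, and Theorem B is proved. $\blacksquare$
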